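
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Finite subplanes of compact connected projective planes}


\begin{abstract}
We construct compact connected topological projective planes of dimensions $8$ and $16$ that contain a subplane of order $2$, and such planes of dimension $16$ that contain a subplane of order $3$. Hence a compact connected projective plane of dimension greater than $4$ can have a closed subplane of dimension $0$. The planes are translation planes obtained from the quaternion and octonion planes by twisting the set of slopes of each fixed norm independently. The twist reduces the problem to elementary Euclidean geometry: a tetrahedron with three similar faces of different sizes yields the subplane of order $2$. Using known facts on planes of dimensions $2$ and $4$ and on the possible finite dimensions, we conclude that $8$ and $16$ are exactly the finite dimensions in which $0$-dimensional closed subplanes occur.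
\end{abstract}

\section{The question and the answer}

A \emph{topological projective plane} $\mathcal P=(P,\mathscr L)$ is a projective plane whose point set $P$ and line set $\mathscr L$ carry Hausdorff topologies such that joining two distinct points and intersecting two distinct lines are continuous operations. It is \emph{compact} if $P$ and $\mathscr L$ are compact, and \emph{connected} if $P$ is connected. A \emph{subplane} is a substructure that contains a quadrangle (four points, no three on a line) and is closed under joining and intersecting; it is then a projective plane itself. A subplane is \emph{closed} if its point set is closed in $P$, and its \emph{dimension} is the covering dimension of its point set. A finite plane has \emph{order} $q$ if each of its lines has $q+1$ points. A finite subplane is closed and $0$-dimensional.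

It is known that every proper closed subplane of a compact projective plane with $\dim P=4$ has a $2$-dimensional point set. In particular, no such plane contains a $0$-dimensional closed subplane, for instance a finite one. The known proof relies on Brouwer's translation theorem, which has no analogue in higher dimensions. The following has been posed as an open question:
\begin{quote}
\emph{Can a compact connected projective plane with $\dim P>4$ (finite or infinite) have a $0$-dimensional closed subplane?}
\end{quote}

The classical examples suggest the answer no. Let $D$ be a closed subplane of the projective plane over the quaternions $\mathbb H$, and choose coordinates so that a quadrangle of $D$ becomes the standard one. The geometric constructions of sums, differences and quotients show that the $x\in\mathbb H$ with $(x,0)\in D$ form a skew field. It contains $\mathbb Q$ and it is closed in $\mathbb H$, so it contains $\mathbb R$. Thus $D$ has positive dimension.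

On the other hand, an obstruction that works in low dimensions disappears. Here it is in the smallest case, a subplane of order $2$.

\begin{lemma}\label{lem:obstruction}
Let $D$ be a subplane of order $2$ of a topological projective plane, let $K$ be a line of $D$, and let $\infty,o,e$ be the points of $D$ on $K$. Then there is a homeomorphism $f$ of $K\setminus\{\infty\}$ without fixed points that interchanges $o$ and $e$.
\end{lemma}

\begin{proof}
Let $L,M$ be the other two lines of $D$ through $\infty$, and let $z\ne z'$ be the points of $D$ on $M\setminus\{\infty\}$. Neither of them is on $K$ or $L$. Let $f$ be the projection $K\to L$ from $z$ followed by the projection $L\to K$ from $z'$. This is a homeomorphism of $K$ that fixes $\infty$ and maps $\{\infty,o,e\}$ onto itself. Suppose that $f(x)=x\neq\infty$, and let $y$ be the intersection of $zx$ and $L$. Then $y\ne x$, because $K\cap L=\{\infty\}$. The line $xy$ contains $z$ by the choice of $y$, and it contains $z'$ because $f(x)=x$. Hence $xy=M$ and $x\in M\cap K=\{\infty\}$, a contradiction. So $f$ fixes no point of $K\setminus\{\infty\}$, and it must interchange $o$ and $e$.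
\end{proof}

If $K\setminus\{\infty\}$ is homeomorphic to $\mathbb R$, such an $f$ contradicts the intermediate value theorem. Suppose that $K\setminus\{\infty\}$ is homeomorphic to $\mathbb R^2$. Then so is $M\setminus\{\infty\}$, and moving the center $z'$ back to $z$ along a path in $M\setminus\{\infty\}$ deforms $f$ through homeomorphisms to the identity. Hence $f$ preserves orientation. By Brouwer's translation theorem, an orientation-preserving homeomorphism of $\mathbb R^2$ without fixed points has no periodic points, and we have a contradiction again. In $\mathbb R^3$, however, the homeomorphism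
\[
(x,y,h)\longmapsto\bigl(-x,-y,\;h+\max(0,1-x^2-y^2)\bigr)
\]
preserves orientation, has no fixed points, and interchanges $(1,0,0)$ and $(-1,0,0)$. Its product with an identity map does the same in every $\mathbb R^n$ with $n\ge3$. So the conclusion of Lemma~\ref{lem:obstruction} by itself does not forbid a subplane of order $2$ when affine lines are $\mathbb R^4$ or $\mathbb R^8$. Indeed, such subplanes exist.

\begin{theorem}\label{thm:A}
For $n=4$ and for $n=8$ there is a compact connected projective plane with $\dim P=2n$ that contains a subplane of order $2$. Being finite, this subplane is closed and $0$-dimensional.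
\end{theorem}

\begin{theorem}\label{thm:B}
Let $n\in\{4,8\}$ and let $\pi$ be a finite projective plane of order $q$ with $q^2-1\le n$. Then $\pi$ is isomorphic to a closed subplane of some compact connected projective plane of dimension $2n$. In particular, some $16$-dimensional compact connected projective plane contains a closed subplane of order~$3$.
\end{theorem}

\begin{theorem}\label{thm:C}
There exists a compact connected projective plane of finite dimension $d$ with a $0$-dimensional closed subplane if and only if $d\in\{8,16\}$.
\end{theorem}

Thus the answer to the question is yes. The inequality in Theorem~\ref{thm:B} means $q=2$ for $n=4$ and $q\in\{2,3\}$ for $n=8$. The ``only if'' part of Theorem~\ref{thm:C} uses three known facts, named in Section~\ref{sec:C}. About infinite-dimensional planes, including their existence, we claim nothing.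

\paragraph{The idea.} Let $\mathbb A$ be $\mathbb H$ or the octonions $\mathbb O$, of dimension $n$ over $\mathbb R$. The lines of the affine plane over $\mathbb A$ are $x=c$ and $y=sx+b$. The slope maps $x\mapsto sx$ with $|s|=r$ form one family for each radius $r>0$. To obtain a plane we only use that, for each $x\neq0$, the family of radius $r$ sweeps out a sphere around $0$ exactly once, and that the radius of this sphere grows continuously and strictly from $0$ to $\infty$ with $r$. So we may apply before the multiplication by $s$ a linear map $B_{|s|}$ that depends on $|s|$. Apart from continuity in $r$, the only condition is that $|B_rx|$ grows in this way for each $x\ne0$. Consequently, linear maps $m_1,\dots,m_N$ from a proper subspace $E$ of $\mathbb R^n$ to $\mathbb R^n$ can be realized as restrictions of slope maps of one and the same plane as soon as $0<|m_1x|<\dots<|m_Nx|$ for all nonzero $x\in E$ (Lemma~\ref{lem:prescribe}). For the subplane of order $2$ we need four slopes; one of them is $0$, and the other three come from a tetrahedron.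

\section{Twisted planes}\label{sec:planes}

Let $\mathbb A=\mathbb H$, $n=4$, or $\mathbb A=\mathbb O$, $n=8$. We identify $\mathbb A$ with $\mathbb R^n$ with its Euclidean norm. The multiplication is bilinear and satisfies $|xy|=|x||y|$; associativity is not used.

Call a continuous map $B:(0,\infty)\to GL_n(\mathbb R)$, $r\mapsto B_r$, \emph{admissible} if for each $x\ne0$ the function $r\mapsto|B_rx|$ is strictly increasing, tends to $0$ for $r\to0$, and tends to $\infty$ for $r\to\infty$. Put $M_0=0$ and
\[
M_sx=\hat s\,(B_{|s|}x),\qquad \hat s=s/|s|\qquad(0\ne s\in\mathbb A).
\]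
Each $M_s$ is a linear map. For $s\ne0$ we have $|M_sx|=|B_{|s|}x|$, so $M_s$ is invertible. For $B_r=r\cdot\mathrm{id}$ we get $M_sx=sx$. For real $s=r>0$ we have $M_r=B_r$.

\begin{lemma}\label{lem:bijection}
Let $B$ be admissible. For each $x\neq0$ the map $s\mapsto M_sx$ is a bijection of $\mathbb A$ onto $\mathbb A$.
\end{lemma}

\begin{proof}
\emph{Injectivity.} Let $M_sx=M_tx$. Since $r\mapsto |B_rx|$ is positive and strictly increasing, taking norms gives $|s|=|t|=:r$. If $r=0$, then $s=t=0$. If $r>0$, then $(\hat s-\hat t)B_rx=0$ and $B_rx\ne0$, so $|\hat s-\hat t|=0$ and $s=t$.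

\emph{Surjectivity.} We have $M_0x=0$. For $y\neq0$ the intermediate value theorem provides $r$ with $|B_rx|=|y|$. Put $z=B_rx$. The linear map $t\mapsto tz$ is $|z|$ times an isometry of $\mathbb R^n$, hence bijective, so $tz=y$ for some $t$, and $|t|=|y|/|z|=1$. Then $M_{rt}x=y$.
\end{proof}

\begin{lemma}\label{lem:limits}
Let $B$ be admissible. The map $s\mapsto M_s$ is continuous on $\mathbb A$, and $\|M_s^{-1}\|\to0$ for $|s|\to\infty$.
\end{lemma}

\begin{proof}
Continuity at $s\ne0$ is clear from the definition. Let $\Sigma$ be the unit sphere of $\mathbb R^n$. For $\varepsilon>0$ the open sets $\{x\in \Sigma:|B_rx|<\varepsilon\}$ increase as $r$ decreases and cover the compact space $\Sigma$. Hence one of them is $\Sigma$, and $\|M_s\|=\|B_{|s|}\|<\varepsilon$ for all sufficiently small $s\ne 0$. This is continuity at $0$. Likewise, for $K>0$ the open sets $\{x\in\Sigma:|B_rx|>K\}$ increase with $r$ and cover $\Sigma$, so $\min_{x\in\Sigma}|B_rx|\to\infty$ for $r\to\infty$. Finally, $\|M_s^{-1}\|=1/\min_{x\in\Sigma}|B_{|s|}x|$.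
\end{proof}

From now on let $B$ be admissible. Let $V=\mathbb A\oplus\mathbb A$, $S_s=\{(x,M_sx):x\in\mathbb A\}$ for $s\in\mathbb A$, $S_\infty=0\oplus\mathbb A$, and
\[
\mathcal S=\{S_s:s\in\mathbb A\cup\{\infty\}\}.
\]
By Lemma~\ref{lem:bijection} each nonzero vector of $V$ lies in exactly one element of $\mathcal S$: a vector $(0,y)$ with $y\neq0$ only in $S_\infty$, and a vector $(x,y)$ with $x\ne0$ in $S_s$ for the unique $s$ with $M_sx=y$. In other words, $\mathcal S$ is a \emph{spread} of $n$-dimensional subspaces, and any two distinct elements of $\mathcal S$ are complementary in $V$.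

The cosets $v+S$ ($v\in V$, $S\in\mathcal S$) are the lines of an affine plane. Indeed, two distinct points $v,v'$ lie in the coset $v+S$ where $v'-v\in S$ and in no other. Two cosets of distinct elements of $\mathcal S$ meet in exactly one point by complementarity, and distinct cosets of the same element are disjoint, so through a point outside a given line there is exactly one line missing it. The lines are
\[
x=c\qquad\text{and}\qquad y=M_sx+b\qquad(b,c,s\in\mathbb A).
\]
Let $\mathcal P_B=(P,\mathscr L)$ be the projective closure. It has one point at infinity for each $S\in\mathcal S$, and the line at infinity $L_\infty$. We write $(\infty)$ for the common point at infinity of the lines $x=c$.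

\begin{proposition}\label{prop:compact}
If $B$ is admissible, then with suitable topologies $\mathcal P_B$ is a compact connected topological projective plane with $\dim P=2n$.
\end{proposition}

\begin{proof}
We describe points and lines by subspaces of $W=V\oplus\mathbb R$. We write $G_k(U)$ for the compact Grassmannian of $k$-dimensional subspaces of a real vector space $U$, and $\mathrm P(U)=G_1(U)$ for its real projective space.

\emph{The spread is a sphere.} By Lemma~\ref{lem:limits}, $s\mapsto S_s$ is continuous from $\mathbb A$ to $G_n(V)$. For $s\neq0$ we have $S_s=\{(M_s^{-1}y,y):y\in\mathbb A\}$, so $S_s\to S_\infty$ for $|s|\to\infty$. Thus $\mathcal S$ is an injective continuous image of the sphere $\mathbb A\cup\{\infty\}\cong\mathbb S^n$, and $\mathcal S$ is compact and homeomorphic to $\mathbb S^n$.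

\emph{Points.} Identify an affine point $v$ with $\mathbb R(v,1)\in\mathrm P(W)$. Let $\sim$ be the equivalence relation on $\mathrm P(W)$ that identifies two points $p,p'\subset V$ if they lie in the same element of $\mathcal S$, and that is trivial otherwise. It is a closed relation: the diagonal is closed, and if $p_k,p'_k\subset S_k\in\mathcal S$ with $p_k\to p$ and $p_k'\to p'$, then on a subsequence $S_k\to S\in\mathcal S$, so $p,p'\subset S$. A quotient of a compact metrizable space by a closed equivalence relation is compact and metrizable. So $P=\mathrm P(W)/{\sim}$ is compact and metrizable, and it is connected because $\mathrm P(W)$ is.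

\emph{Lines.} Let
\[
Y=\{X\in G_{n+1}(W):X\supseteq S\text{ for some }S\in\mathcal S\}.
\]
Since $\mathcal S$ is compact, $Y$ is closed in $G_{n+1}(W)$. If $X\in Y$ and $X\not\subseteq V$, then $\dim (X\cap V)=n$, so $X\cap V=S\in\mathcal S$ and $X=S+\mathbb R(v,1)$ for some $v\in V$. This $X$ represents the affine line $v+S$, and each affine line arises from exactly one such $X$. Let $\mathscr L$ be the quotient of $Y$ obtained by collapsing the closed set $\{X\in Y:X\subseteq V\}$ to one point, which represents $L_\infty$. Then $\mathscr L$ is compact and metrizable.

\emph{Incidence is closed in $P\times\mathscr L$.} Its preimage in $\mathrm P(W)\times Y$ is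
\[
F=\{(p,X):X\not\subseteq V,\ p\subset X\}\cup\{(p,X):X\subseteq V,\ p\subset V\}.
\]
Indeed, let $X=S+\mathbb R(v,1)$. An affine point $u$ is on $v+S$ if and only if $(u,1)\in X$. The class of a point $p\subset V$ is on this line if and only if $p\subset S=X\cap V$. The second set in $F$ is closed. If pairs $(p_k,X_k)$ of the first set converge to $(p,X)$, then $p\subset X$. If $X\not\subseteq V$, the pair $(p,X)$ is in the first set; if $X\subseteq V$, then $p\subset V$ and it is in the second. So $F$ is compact. Its image, the incidence relation, is compact, hence closed.

\emph{Continuity of the operations.} Let $p_k\to p$ and $p_k'\to p'$ in $P$ with $p_k\ne p_k'$ and $p\ne p'$. Any subsequence of the lines $p_kp_k'$ has a further subsequence converging to some $L\in\mathscr L$. As incidence is closed, $p$ and $p'$ are on $L$, so $L=pp'$. Hence $p_kp_k'\to pp'$. Exchanging the roles of points and lines gives the continuity of intersection.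

\emph{Dimension.} The affine points form an open subset of $P$ homeomorphic to $\mathbb R^{2n}$. Its complement is $L_\infty=\mathrm P(V)/{\sim}$. The map $\mathrm P(V)\to\mathcal S$ that sends $p$ to the element of $\mathcal S$ containing it has a closed graph and a compact target, so it is continuous. It induces a continuous bijection, hence a homeomorphism, of the compact space $L_\infty$ onto $\mathcal S\cong\mathbb S^n$. Now $P$ is the union of $L_\infty$ and countably many closed balls of the affine part. By the countable sum theorem for closed sets, $\dim P=\max(2n,n)=2n$.
\end{proof}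

\section{From a finite plane to simplices}\label{sec:embedding}

We now translate ``$\pi$ occurs in $\mathcal P_B$'' into a statement about slopes. Let $\pi$ be a finite projective plane of order $q$. Fix a point $\omega$ of $\pi$. Let $K_0,\dots,K_q$ be the lines through $\omega$, and let $p_{ik}$ ($1\le k\le q$) be the points of $K_i\setminus\{\omega\}$. Let $\Lambda$ be the set of the $q^2$ lines not through $\omega$. For $\ell\in\Lambda$ let $\ell(i)$ denote the index with $\ell\cap K_i=\{p_{i,\ell(i)}\}$. For $i\ne j$ the map
\begin{equation}\label{eq:bij}
\Lambda\to\{1,\dots,q\}^2,\qquad \ell\mapsto(\ell(i),\ell(j))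
\end{equation}
is a bijection, because $p_{ik}$ and $p_{jk'}$ are joined by exactly one line, and that line misses $\omega$.

Our plan is to send $\omega$ to the point $(\infty)$, the line $K_i$ to a vertical line $x=c_i$, and $p_{ik}$ to a point $(c_i,y_{ik})$ on it. So choose affinely independent $c_0,\dots,c_q\in\mathbb R^n$ (for which we need $q\le n$), and vectors $y_{ik}\in\mathbb R^n$ such that $y_{i1},\dots,y_{iq}$ are distinct for each $i$. Let $E$ be the $q$-dimensional span of the differences $c_i-c_0$. For $\ell\in\Lambda$ let $m_\ell:E\to\mathbb R^n$ be the linear map with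
\[
m_\ell(c_i-c_0)=y_{i,\ell(i)}-y_{0,\ell(0)}\qquad(1\le i\le q).
\]

\begin{lemma}\label{lem:embed}
Let $B$ be admissible. If there are distinct $s_\ell\in\mathbb A$ $(\ell\in\Lambda)$ such that $m_\ell$ is the restriction of $M_{s_\ell}$ to $E$, then $\mathcal P_B$ contains a subplane isomorphic to $\pi$.
\end{lemma}

\begin{proof}
Define $\varphi$ on points and lines of $\pi$ by
\begin{align*}
\omega&\mapsto(\infty),& p_{ik}&\mapsto(c_i,y_{ik}),\\
K_i&\mapsto\{x=c_i\},& \ell&\mapsto\{y=M_{s_\ell}(x-c_0)+y_{0,\ell(0)}\}.
\end{align*}
The image of $\ell$ contains the points $(c_i,\;y_{i,\ell(i)}-y_{0,\ell(0)}+y_{0,\ell(0)})=(c_i,y_{i,\ell(i)})$, so $\varphi$ preserves incidence. It is injective on points because the $c_i$ are distinct and the $y_{ik}$ with fixed $i$ are distinct; it is injective on lines because the $c_i$ and the $s_\ell$ are distinct.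

This suffices. The join of two distinct image points is the image of their join in $\pi$, and the same holds for meets, so the image is closed under both operations. If the images of three noncollinear points were collinear, their pairwise joins, which are images of distinct lines, would coincide, contrary to injectivity. So quadrangles go to quadrangles. Finally, suppose that $\varphi(p)$ is on $\varphi(L)$ but $p$ is not on $L$. Take a point $r$ of $\pi$ on $L$. The distinct lines $pr$ and $L$ both have the image $\varphi(p)\varphi(r)$, a contradiction. Hence $\varphi$ is an isomorphism onto a subplane.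
\end{proof}

So each line $\ell\in\Lambda$ becomes a simplex with vertices $y_{0,\ell(0)},\dots,y_{q,\ell(q)}$, possibly degenerate, and $m_\ell$ is the linear part of the affine map that carries $c_0,\dots,c_q$ to these vertices. The simplices of two distinct lines share exactly the one labeled vertex that corresponds to the intersection of the lines.

\begin{remark}
It is no accident that $L_\infty$ is not among the lines of the subplane. Suppose that $L_\infty$ is a line of a finite subplane $D$ of $\mathcal P_B$. For distinct affine points $p,p'$ of $D$, the translation $\tau$ by $p'-p$ is obtained by completing parallelograms: if $r\in D$ is affine and not on $pp'$, then $\tau(r)$ is the intersection of the parallel to $pp'$ through $r$ and the parallel to $pr$ through $p'$, so $\tau(r)\in D$. For affine $r\in D$ on $pp'$, complete a parallelogram in the same way, using instead of $p,p'$ an affine point of $D$ off $pp'$ and its image under $\tau$. So $\tau$ maps the affine part of $D$ into itself, and $D$ contains the infinitely many points $p+k(p'-p)$, $k=0,1,2,\dots$, a contradiction.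
\end{remark}

\section{The subplane of order 2: a tetrahedron}\label{sec:fano}

Let $q=2$. The plane of order $2$ has four lines not through $\omega$, and two of them agree in exactly one of the three indices. Label the points on each $K_i$ by the symbols $*$ and $\circ$; the lines in $\Lambda$ can be taken to be
\[
(*,*,*),\quad(*,\circ,\circ),\quad(\circ,*,\circ),\quad(\circ,\circ,*),
\]
where the triple lists $\ell(0),\ell(1),\ell(2)$. (With the lines $K_i$ through $\omega$ this is a plane of order $2$: two given entries determine the third because the number of symbols $\circ$ is even, and two distinct triples agree in exactly one place.)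

We need three pairs of vectors $y_{i*}\ne y_{i\circ}$. The slope map $M_0=0$ is always available, so let the simplex of $(*,*,*)$ be a single point $t$, that is,
\[
y_{0*}=y_{1*}=y_{2*}=t,\qquad y_{i\circ}=:y_i .
\]
The other three lines give the triangles $(t,y_1,y_2)$, $(y_0,t,y_2)$, $(y_0,y_1,t)$, which are the faces at the apex $t$ of a tetrahedron with base $y_0y_1y_2$. The simplest admissible maps are $B_r=rO_r$ with $O_r$ orthogonal; their values are similarities. So we want the three faces, with the indicated order of vertices, to be \emph{similar to one triangle} $c_0c_1c_2$. At different radii the maps $O_r$ can be prescribed independently, but at each radius only one. So we also want the three faces to have \emph{different sizes}. In a regular tetrahedron the sizes coincide.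

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\coordinate (A) at (0,0);
\coordinate (E) at (3,-1);
\coordinate (F) at (4.2,0.6);
\coordinate (T) at (1.8,3);
\draw[thick] (A)--(E) node[midway,below left] {$3$};
\draw[thick] (E)--(F) node[midway,below right] {$5$};
\draw[dashed] (A)--(F) node[pos=0.35,above] {$4$};
\draw[thick] (A)--(T) node[midway,left] {$\sqrt{12}$};
\draw[thick] (E)--(T) node[pos=0.58,right] {$\sqrt{15}$};
\draw[thick] (F)--(T) node[midway,above right] {$\sqrt{20}$};
\node[left] at (A) {$y_0$};
\node[below] at (E) {$y_1$};
\node[right] at (F) {$y_2$};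
\node[above] at (T) {$t$};
\coordinate (P) at (6.6,0);
\coordinate (Q) at (8.33,0);
\coordinate (R) at (7.18,1.91);
\draw[thick] (P)--(Q) node[midway,below] {$\sqrt3$};
\draw[thick] (P)--(R) node[midway,left] {$2$};
\draw[thick] (Q)--(R) node[midway,right] {$\sqrt5$};
\node[left] at (P) {$c_0$};
\node[right] at (Q) {$c_1$};
\node[above] at (R) {$c_2$};
\end{tikzpicture}
\caption{Left: a tetrahedron over a triangle with sides $3,4,5$, labeled with its edge lengths. The faces $(t,y_1,y_2)$, $(y_0,t,y_2)$, $(y_0,y_1,t)$ are similar to the triangle $(c_0,c_1,c_2)$ on the right, with ratios $\sqrt5$, $2$, $\sqrt3$. Each of these faces is one line of the subplane of order $2$, and the apex $t$, used as a constant triple, is a fourth.}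
\label{fig:tetra}
\end{figure}

Such tetrahedra can be found by matching edges. Give the base the lengths $|y_0y_1|=\alpha$, $|y_0y_2|=\beta$, $|y_1y_2|=\gamma$, and the lateral edges the lengths
\[
|y_0t|=\sqrt{\alpha\beta},\qquad|y_1t|=\sqrt{\alpha\gamma},\qquad|y_2t|=\sqrt{\beta\gamma}.
\]
If a tetrahedron with these edges exists, then its three faces at $t$ are similar to the triangle with sides $|c_0c_1|=\sqrt\alpha$, $|c_0c_2|=\sqrt\beta$, $|c_1c_2|=\sqrt\gamma$, with ratios $\sqrt\gamma,\sqrt\beta,\sqrt\alpha$. The choice $(\alpha,\beta,\gamma)=(3,4,5)$ gives a right-angled base and the tetrahedron of Figure~\ref{fig:tetra}.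

\begin{proof}[Proof of Theorem~\ref{thm:A}]
In $\mathbb R^4\subseteq\mathbb R^n$ let
\begin{gather*}
c_0=0,\quad c_1=(1,1,1,0),\quad c_2=(1,1,-1,1),\\
y_0=0,\quad y_1=(3,0,0,0),\quad y_2=(0,4,0,0),\quad t=(1,1,3,1).
\end{gather*}
Then $|c_1|^2=3$, $|c_2|^2=4$, and $c_2-c_1=(0,0,-2,1)$ gives $|c_1-c_2|^2=5$. The base has sides $3,4,5$. Moreover,
\[
|t|^2=12,\qquad |t-y_1|^2=|(-2,1,3,1)|^2=15,\qquad |t-y_2|^2=|(1,-3,3,1)|^2=20 .
\]
We compare the triangles with $(c_0,c_1,c_2)$; sides are listed in the order $01,02,12$:
\begin{align*}
(t,y_1,y_2):&\quad(\sqrt{15},\sqrt{20},5)=\sqrt5\,(\sqrt3,2,\sqrt5),\\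
(y_0,t,y_2):&\quad(\sqrt{12},4,\sqrt{20})=2\,(\sqrt3,2,\sqrt5),\\
(y_0,y_1,t):&\quad(3,\sqrt{12},\sqrt{15})=\sqrt3\,(\sqrt3,2,\sqrt5).
\end{align*}
The vectors $c_1,c_2$ are linearly independent; let $E$ be their span. By the identity $2\langle u,v\rangle=|u|^2+|v|^2-|u-v|^2$, a linear map on $E$ that multiplies $|c_1|$, $|c_2|$ and $|c_1-c_2|$ by $r$ multiplies the inner product by $r^2$. So for the three lines above the maps $m_\ell:E\to\mathbb R^n$ of Section~\ref{sec:embedding} are $r$ times isometric embeddings with $r=\sqrt5,\,2,\,\sqrt3$, and for the line $(*,*,*)$ we have $m_\ell=0$.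

An isometric embedding $E\to\mathbb R^n$ extends to an orthogonal map by any isometry between the orthogonal complements of $E$ and of its image. As $\dim E=2<n$, this isometry can be chosen so that the determinant becomes $1$. Hence the three nonzero maps $m_\ell$ are restrictions of $rO_r$ with $O_r\in SO(n)$ for $r\in\{\sqrt3,2,\sqrt5\}$. These three radii are distinct and $SO(n)$ is path connected, so there is a continuous map $O:(0,\infty)\to SO(n)$ with the prescribed values at $\sqrt3,2,\sqrt5$. Put $B_r=rO_r$. Then $|B_rx|=r|x|$, so $B$ is admissible. By Proposition~\ref{prop:compact}, $\mathcal P_B$ is a compact connected projective plane with $\dim P=2n$. Its slope maps at the real elements $s=0,\sqrt3,2,\sqrt5$ of $\mathbb A$ are $M_0=0$ and $M_s=B_s$ for $s\ne0$, so they restrict to the four maps $m_\ell$. Since $t\neq y_i$ for all $i$, Lemma~\ref{lem:embed} gives a subplane of order $2$. It is finite, hence closed and $0$-dimensional.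
\end{proof}

Explicitly, the points of the subplane are $(\infty)$, $(c_0,t)$, $(c_1,t)$, $(c_2,t)$, $(c_0,y_0)$, $(c_1,y_1)$, $(c_2,y_2)$.

The same construction with $\mathbb A=\mathbb C$ and $B_r=rO_r$, $O_r\in SO(2)$, cannot leave the classical plane. The group $SO(2)$ consists of multiplications by complex units, so $M_sx=s\,\theta(|s|)\,x$ with $|\theta(|s|)|=1$, and $s\mapsto s\,\theta(|s|)$ is a bijection of $\mathbb C$. The lines are those of the complex plane, merely with relabeled slopes.

\section{Larger finite planes}\label{sec:B}

For larger $q$ we have to prescribe $q^2$ slopes on the $q$-dimensional space $E$, and we shall not look for exactly similar simplices. Nearly similar ones suffice, because the norms $|m_\ell x|$ only have to be strictly ordered.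

\begin{lemma}\label{lem:prescribe}
Let $E\subset\mathbb R^n$ be a subspace with $\dim E<n$, and let $m_1,\dots,m_N:E\to\mathbb R^n$ be injective linear maps such that the quadratic forms $Q_h(x)=|m_hx|^2$ satisfy $Q_1<Q_2<\dots<Q_N$ on $E\setminus\{0\}$. Then there is an admissible $B$ such that $B_h$ extends $m_h$ for $h=1,\dots,N$. Thus $m_h$ is the restriction of $M_h$ to $E$ for the real elements $h=1,\dots,N$ of $\mathbb A$.
\end{lemma}

\begin{proof}
Extend $m_h$ to $\mathbb R^n$ by letting it be $h$ times a linear isometry of $E^\perp$ onto $m_h(E)^\perp$. Since $E^\perp\ne0$, we can choose the isometry so that $\det m_h>0$. As $m_h(E)$ and $m_h(E^\perp)$ are orthogonal, the extended form $Q_h(x)=|m_hx|^2$ is the sum of the given form on $E$ and $h^2|\cdot|^2$ on $E^\perp$. Hence $Q_1<\dots<Q_N$ on $\mathbb R^n\setminus\{0\}$, and all $Q_h$ are positive definite.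

For real $r>0$ define $Q_r$ by linear interpolation on each interval $[h,h+1]$ with $1\le h<N$, by $Q_r=r^2Q_1$ for $r\le1$, and by $Q_r=(r/N)^2Q_N$ for $r\ge N$. Then $Q_r$ depends continuously on $r$, and for each $x\ne0$ the function $r\mapsto Q_r(x)$ is strictly increasing, with limit $0$ for $r\to0$ and $\infty$ for $r\to\infty$.

Regard $Q_r$ as a positive definite symmetric matrix, so that $Q_h=m_h^{\mathsf T}m_h$. Its positive square root $Q_r^{1/2}$ depends continuously on $r$. The matrices $O_h=m_hQ_h^{-1/2}$ satisfy $O_h^{\mathsf T}O_h=Q_h^{-1/2}Q_hQ_h^{-1/2}=\mathrm{id}$ and $\det O_h>0$, so they lie in the path connected group $SO(n)$. Join them by a continuous map $r\mapsto O_r\in SO(n)$ on $(0,\infty)$, and put $B_r=O_rQ_r^{1/2}$. Then $|B_rx|^2=Q_r(x)$, so $B$ is admissible, and $B_h=m_h$ for $h=1,\dots,N$.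
\end{proof}

Return to the notation of Section~\ref{sec:embedding}. For $x=(x_0,\dots,x_q)$ with $\sum x_i=0$ we have $\sum_ix_ic_i=\sum_{i\ge1}x_i(c_i-c_0)\in E$, and each element of $E$ is obtained from exactly one such $x$. By definition, $m_\ell(\sum_i x_ic_i)=\sum_ix_iy_{i,\ell(i)}$. So the forms to be ordered are
\[
Q_\ell(x)=\Bigl|\sum_ix_iy_{i,\ell(i)}\Bigr|^2\qquad\text{on}\qquad \Bigl\{x\in\mathbb R^{q+1}:\sum_ix_i=0\Bigr\}.
\]
They depend only on the inner products of the $y_{ik}$. If the $y_{ik}$ are unit vectors that are orthogonal for different $i$, then $Q_\ell(x)=|x|^2$ for all $\ell$: the simplices are all congruent. For $q=2$ one can take $\pm e_0,\pm e_1,\pm e_2$, the vertices of an octahedron; the four lines in $\Lambda$ are then four of its faces, any two of which share exactly one vertex. These congruent simplices have to be given different sizes. For $i\ne j$ the points $p_{ik}$ and $p_{jk'}$ determine the line $\ell\in\Lambda$ joining them. We shall perturb the $y_{ik}$ so that $\langle y_{ik},y_{jk'}\rangle$ becomes, to first order in a small parameter $\varepsilon$, equal to $\varepsilon\lambda_\ell$ with a number $\lambda_\ell$ that depends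 only on $\ell$. This will scale $Q_\ell$ by nearly $1-\varepsilon\lambda_\ell$.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Choose pairwise distinct reals $\lambda_\ell$ $(\ell\in\Lambda)$ with $\sum_\ell\lambda_\ell=0$.

\emph{The unperturbed points.} Since $(q+1)(q-1)=q^2-1\le n$, there are pairwise orthogonal subspaces $H_0,\dots,H_q$ of $\mathbb R^n$ of dimension $q-1$. This is where the full strength of the hypothesis on $q$ is used. Let $z_{i1},\dots,z_{iq}\in H_i$ be the vertices of a regular simplex centered at $0$ with $|z_{ik}|=1$. They span $H_i$, and $\sum_kz_{ik}=0$. So the linear map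
\[
H_i\to\Bigl\{f:\{1,\dots,q\}\to\mathbb R:\ \sum_kf(k)=0\Bigr\},\qquad \xi\mapsto\bigl(k\mapsto\langle\xi,z_{ik}\rangle\bigr),
\]
is well defined and injective. Both spaces have dimension $q-1$, so it is bijective: \emph{every $f$ with $\sum f=0$ has the form $f(k)=\langle\xi,z_{ik}\rangle$ for some $\xi\in H_i$.}

\emph{The perturbation.} Let $i<j$. By \eqref{eq:bij} we may define $g_{ij}(k,k')=\lambda_\ell$, where $\ell$ is the line with $\ell(i)=k$ and $\ell(j)=k'$. We want $\langle y_{ik},y_{jk'}\rangle=\varepsilon g_{ij}(k,k')+O(\varepsilon^2)$. Moving $y_{ik}$ in the direction of $H_j$ produces, for each fixed $k$, a function of $k'$ with zero sum. Moving $y_{jk'}$ in the direction of $H_i$ produces, for each fixed $k'$, a function of $k$ with zero sum. Accordingly we split off the row means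
\[
\rho_{ij}(k)=\frac1q\sum_{k'}g_{ij}(k,k').
\]
For fixed $k$ the function $k'\mapsto g_{ij}(k,k')-\rho_{ij}(k)$ has zero sum, so there are $\xi^j_{ik}\in H_j$ with
\[
\langle\xi^j_{ik},z_{jk'}\rangle=g_{ij}(k,k')-\rho_{ij}(k)\qquad\text{for all }k'.
\]
By \eqref{eq:bij} we have $\sum_k\rho_{ij}(k)=\frac1q\sum_\ell\lambda_\ell=0$, so there is $\xi^i_{jk'}\in H_i$, chosen independently of $k'$, with
\[
\langle\xi^i_{jk'},z_{ik}\rangle=\rho_{ij}(k)\qquad\text{for all }k.
\]
Do this for all $i<j$, and put
\[
\delta_{ik}=\sum_{j\ne i}\xi^j_{ik},\qquad y_{ik}=z_{ik}+\varepsilon\delta_{ik}\qquad(\varepsilon>0).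
\]

\emph{The inner products.} As $\xi^j_{ik}\in H_j$ is orthogonal to $z_{ik}\in H_i$ for $j\ne i$, we have $|y_{ik}|^2=1+O(\varepsilon^2)$. For $i<j$ the vectors $z_{ik}$ and $z_{jk'}$ are orthogonal; only the $H_i$-component of $\delta_{jk'}$ contributes to $\langle z_{ik},\delta_{jk'}\rangle$, and only the $H_j$-component of $\delta_{ik}$ contributes to $\langle \delta_{ik},z_{jk'}\rangle$. Hence
\[
\langle y_{ik},y_{jk'}\rangle=\varepsilon\bigl(\langle z_{ik},\xi^i_{jk'}\rangle+\langle\xi^j_{ik},z_{jk'}\rangle\bigr)+O(\varepsilon^2)=\varepsilon\,g_{ij}(k,k')+O(\varepsilon^2).
\]

\emph{The forms.} Let $\ell\in\Lambda$ and $\sum_ix_i=0$. By definition $g_{ij}(\ell(i),\ell(j))=\lambda_\ell$ for all $i<j$, and $2\sum_{i<j}x_ix_j=(\sum_ix_i)^2-|x|^2=-|x|^2$. Therefore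
\[
Q_\ell(x)=|x|^2+2\varepsilon\lambda_\ell\sum_{i<j}x_ix_j+O(\varepsilon^2)|x|^2=\bigl(1-\varepsilon\lambda_\ell+O(\varepsilon^2)\bigr)|x|^2 ,
\]
with error terms uniform in $x$. Since the finitely many numbers $\lambda_\ell$ are distinct, for small $\varepsilon>0$ the forms $Q_\ell$ are positive definite and form a strictly increasing chain in the order of decreasing $\lambda_\ell$. Also, for each $i$ the vectors $y_{i1},\dots,y_{iq}$ are distinct for small $\varepsilon$, because $z_{i1},\dots,z_{iq}$ are. Fix such an $\varepsilon$.

\emph{Conclusion.} Since $q<q^2-1\le n$ for $q\ge2$, there are affinely independent $c_0,\dots,c_q\in\mathbb R^n$, and $\dim E=q<n$. The maps $m_\ell$ are injective and, in the order above, satisfy the hypothesis of Lemma~\ref{lem:prescribe} with $N=q^2$. So there is an admissible $B$ for which all $m_\ell$ are restrictions of slope maps $M_{s_\ell}$ with distinct $s_\ell$. By Proposition~\ref{prop:compact} the plane $\mathcal P_B$ is compact and connected with $\dim P=2n$, and by Lemma~\ref{lem:embed} it contains a subplane isomorphic to $\pi$, which is finite and hence closed. For $n=8$ we may take for $\pi$ the plane over the field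 with three elements, since $3^2-1=8$.
\end{proof}

\section{The exact range of finite dimensions}\label{sec:C}

We use three known facts.
\begin{enumerate}
\item[(a)] The finite dimensions of compact connected projective planes are among $2,4,8,16$; see L\"owen \cite{Loewen} and also \cite{CPP}.
\item[(b)] Every proper closed subplane of a compact projective plane with $\dim P=4$ has a $2$-dimensional point set, as recalled in the introduction.
\item[(c)] In a compact connected projective plane with $\dim P=2$ each line is homeomorphic to the circle $\mathbb S^1$ (Salzmann; see \cite{CPP}).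
\end{enumerate}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
For $d=8,16$ existence is Theorem~\ref{thm:A}. By (a) and (b) it remains to exclude $d=2$. Suppose that $D$ is a $0$-dimensional closed subplane of a $2$-dimensional compact connected plane. Let $K$ be a line of $D$, and let $D_K$ be the set of points of $D$ on $K$. Then $D_K$ is closed, $|D_K|\ge3$, and $\dim D_K=0$. By (c) $K$ is a circle, so $D_K\ne K$.

If $|D_K|=3$, then $D$ has order $2$, and Lemma~\ref{lem:obstruction} gives a homeomorphism $f$ of $K\setminus\{\infty\}\cong\mathbb R$ without fixed points that interchanges two points $o,e$. But the continuous function $f(x)-x$ takes the values $e-o$ and $o-e$ at $o$ and $e$, so it has a zero, a contradiction.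

Let $|D_K|\ge4$. We first show that the projectivities of $D$ from $K$ to itself act doubly transitively on $D_K$. Since $|D_K|\ge3$, it is enough to find, for distinct $a,b,c\in D_K$, a projectivity that fixes $a$ and maps $b$ to $c$. Take a line $L\ne K$ of $D$ through $a$, a point $y\ne a$ of $D$ on $L$, and further points $z\ne b,y$ on $by$ and $z'\ne c,y$ on $cy$, all in $D$. Then $z,z'$ lie neither on $K$ nor on $L$. The projection $K\to L$ from $z$ maps $a\mapsto a$, $b\mapsto y$, and the projection $L\to K$ from $z'$ maps $a\mapsto a$, $y\mapsto c$.

Every projectivity of $D$ from $K$ to itself extends, with the same centers, to a homeomorphism of $K$ that maps $D_K$ onto itself. So it permutes the components of $K\setminus D_K$. Each such component is an open arc of the circle $K$ with two distinct end points in $D_K$, and there is at least one. By double transitivity, \emph{any} two distinct points of $D_K$ are the end points of a component of $K\setminus D_K$. Now choose four points $x_1,x_2,x_3,x_4$ of $D_K$ in cyclic order. Each of the two open arcs of $K$ with end points $x_1,x_3$ contains $x_2$ or $x_4$, so neither of them is contained in $K\setminus D_K$.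 This contradiction excludes $d=2$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Loewen} R.~L\"owen, \emph{Topology and dimension of stable planes: on a conjecture of H.~Freudenthal}, J. reine angew. Math. \textbf{343} (1983).
\bibitem{CPP} Salzmann et al., \emph{Compact Projective Planes}, de Gruyter, 1995.
\end{thebibliography}

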